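\title{Degree one maps that are not injective on fundamental groups}

\begin{abstract}
We construct a finitely presented group $G$ and a split surjective endomorphism $\varphi$ of $G$ whose kernel is nontrivial and perfect; $G$ is the Steinberg group $\operatorname{St}_5$ of an explicit finitely presented ring. For every $n\ge 4$ the endomorphism $\varphi$ is induced by a degree one map between closed oriented $n$-manifolds, and there is a degree one self-map of a closed stably parallelizable $n$-manifold that is not injective on the fundamental group. Hence the Hopf problem on mutual degree one maps has a negative answer for $n\ge4$; for $n\le 3$ the answer is positive. We also determine, for an arbitrary epimorphism of finitely presented groups, the degrees of the maps between closed oriented manifolds that induce it: they are the integers that annihilate one cohomology class.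
\end{abstract}

\section{Introduction}\label{sec:intro}

In this paper manifolds are smooth, and a \emph{closed manifold} is a compact connected oriented manifold without boundary.

A map $f\colon V\to W$ of degree one between closed $n$-manifolds presents $W$ as a kind of quotient of $V$. It is onto on fundamental groups: $f$ lifts to the covering of $W$ that corresponds to the image of $\pi_1(f)$, so the degree of $f$ is divisible by the index of this image if the index is finite, and is $0$ if it is infinite. It is also onto on homology. Indeed, for a map $f$ of degree $d$ and a class $z\in H^k(W;M)$, with coefficients in any $\mathbb{Z}\pi_1(W)$-module $M$,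
\begin{equation}\label{eq:projection}
f_*\bigl(f^*z\cap[V]\bigr)=z\cap f_*[V]=d\,\bigl(z\cap[W]\bigr),
\end{equation}
and by Poincar\'e duality every homology class of $W$ has the form $z\cap[W]$. If each of two manifolds is a quotient of the other in this sense, one expects them to have the same size.

\medskip\noindent\textbf{The Hopf problem.} \emph{Let $f\colon V\to W$ and $g\colon W\to V$ be degree one maps between closed $n$-manifolds. Is $\pi_1(f)$ an isomorphism?}
\medskip

The answer ``yes'' is called the Hopf conjecture; it is known for $n=2$. The problem is one about self-maps: if $\pi_1(f)$ is not injective then neither is $\pi_1(gf)$, and a degree one self-map $f$ of $V$ that is not injective on $\pi_1$ gives a counterexample with $W=V$ and $g=\mathrm{id}$. There is evidence for a positive answer. A degree one self-map is onto on the finitely generated abelian groups $H_k(V;\mathbb{Z})$, hence bijective on them, and so it is a homotopy equivalence when $V$ is simply connected. The answer is also positive whenever $\pi_1(V)$ is \emph{Hopfian}, that is, whenever every surjective endomorphism of $\pi_1(V)$ is injective. For a group that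 is not Hopfian one has to ask which of its surjective endomorphisms are compatible with degree one. The following definition isolates this question.

\begin{definition}\label{def:geo}
An epimorphism of groups $\varphi\colon G\to Q$ is a \emph{geomorphism of degree $d$ in dimension $n$} if there are closed $n$-manifolds $V$ and $W$ with $\pi_1(V)=G$ and $\pi_1(W)=Q$ and a map $f\colon V\to W$ of degree $d$ with $\pi_1(f)=\varphi$. For a subring $\Lambda$ of $\mathbb{Q}$, it is a \emph{$\Lambda$-geomorphism} if it is a geomorphism of some degree $d$ invertible in $\Lambda$, in some dimension.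
\end{definition}

Thus a $\mathbb{Z}$-geomorphism is an epimorphism induced by a map of degree $\pm1$. The condition on the degree carries all the content: every epimorphism of finitely presented groups is a geomorphism of degree $0$ in each dimension $n\ge4$ (Section~\ref{sec:surgery}). For a small example of nonzero degree, the self-map $(z_1,z_2)\mapsto(z_1^2,z_2^2)/\|(z_1^2,z_2^2)\|$ of $S^3\subset\mathbb{C}^2$ has degree $4$ and carries multiplication by $i$ to multiplication by $-1$. It descends to a map $S^3/\langle i\rangle\to S^3/\langle-1\rangle$ of degree $4\cdot 2/4=2$ that induces the epimorphism $\mathbb{Z}/4\to\mathbb{Z}/2$. So this epimorphism is a $\mathbb{Z}[\tfrac12]$-geomorphism; Theorem~\ref{thm:degrees} below shows that it is not a $\mathbb{Z}$-geomorphism.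

It is known that there is a group $G$ with a non-injective epimorphism $G\to G$ that is a $\mathbb{Z}[\tfrac12]$-geomorphism. The group-theoretic form of the Hopf problem asks for the same over $\mathbb{Z}$.

\medskip\noindent\textbf{Question.} \emph{Is there a non-injective $\mathbb{Z}$-geomorphism $\varphi\colon G\to Q$ with $Q$ isomorphic to $G$?}
\medskip

Since \eqref{eq:projection} holds with all twisted coefficients, one might guess that degree one leaves no room for a kernel. It does leave room, and both problems are settled by one group.

\begin{theorem}\label{thm:group}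
There are a finitely presented group $G$ and homomorphisms $\varphi,\sigma\colon G\to G$ such that $\varphi\sigma=\mathrm{id}$, $\ker\varphi\ne1$, and $\ker\varphi$ is perfect.
\end{theorem}

\begin{theorem}\label{thm:answer}
For each $n\ge4$, the epimorphism $\varphi$ of Theorem~\ref{thm:group} is a geomorphism of degree $1$ in dimension $n$. So $\varphi\colon G\to Q=G$ is a non-injective $\mathbb{Z}$-geomorphism with $Q\cong G$.
\end{theorem}

\begin{theorem}\label{thm:low}
If $n\le3$, a geomorphism $G\to Q$ in dimension $n$, of any degree, with $Q\cong G$ is an isomorphism.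
\end{theorem}

The next theorem says exactly how much of an epimorphism the degree can see. If $K$ is the kernel of $\varphi\colon G\to Q$, conjugation in $G$ makes $K_{ab}=K/[K,K]$ a $\mathbb{Z}Q$-module.

\begin{theorem}\label{thm:degrees}
Let $\varphi\colon G\to Q$ be an epimorphism of finitely presented groups, let $K=\ker\varphi$, and let $e\in H^2(Q;K_{ab})$ be the class of the extension $1\to K_{ab}\to G/[K,K]\to Q\to1$. If $\varphi$ is a geomorphism of degree $d$ in some dimension, then $de=0$. Conversely, if $de=0$, then $\varphi$ is a geomorphism of degree $d$ in every dimension $n\ge4$. In particular, $\varphi$ is a $\mathbb{Z}$-geomorphism if and only if $G/[K,K]\to Q$ splits, and a $\Lambda$-geomorphism if and only if $e$ has finite order invertible in $\Lambda$.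
\end{theorem}

For the $\varphi$ of Theorem~\ref{thm:group} the class $e$ vanishes for two separate reasons: $\varphi$ splits, and $K_{ab}=0$. The splitting gives a short proof of Theorem~\ref{thm:answer}. The perfect kernel allows one to take the same manifold as source and target.

\begin{theorem}\label{thm:hopf}
For each $n\ge4$ there are a closed stably parallelizable $n$-manifold $V$ and a degree one map $f\colon V\to V$ with $\pi_1(f)$ not injective. For $n\le3$ the answer to the Hopf problem is yes.
\end{theorem}

So the Hopf conjecture fails exactly for $n\ge4$. Section~\ref{sec:low} treats $n\le3$. Section~\ref{sec:surgery} deduces Theorem~\ref{thm:answer} from Theorem~\ref{thm:group} by surgery on circles. The group is built in two steps: Section~\ref{sec:ring} constructs a finitely presented ring with the corresponding pair of endomorphisms, and Section~\ref{sec:steinberg} passes to its Steinberg group. Sections~\ref{sec:degrees} and~\ref{sec:self} prove Theorem~\ref{thm:degrees} and the case $n\ge4$ of Theorem~\ref{thm:hopf}; they are independent of each other.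

\subsection*{Conventions and standard facts}
Rings are associative with $1$, ring homomorphisms preserve $1$, and $[g,h]=ghg^{-1}h^{-1}$. We use the following facts.

\emph{Finite presentation.} If a finitely generated group maps onto a finitely presented group, the kernel is the normal closure of finitely many elements (B.~H.~Neumann).

\emph{Local coefficients.} Let $X$ be a connected CW complex with $\pi_1(X)=\pi$, let $\tilde X$ be its universal cover, $X'\subset X$ a subcomplex and $\tilde X'$ the full preimage of $X'$ in $\tilde X$. The cellular chain complex $C_*(\tilde X,\tilde X')$ consists of free left $\mathbb{Z}\pi$-modules. For a left $\mathbb{Z}\pi$-module $M$, the groups $H^*(X,X';M)$ and $H_*(X,X';M)$ are the homology groups of $\operatorname{Hom}_{\mathbb{Z}\pi}(C_*(\tilde X,\tilde X'),M)$ and of $M\otimes_{\mathbb{Z}\pi}C_*(\tilde X,\tilde X')$, where $mg=g^{-1}m$. In particular $H_*(X,X';\mathbb{Z}\pi)=H_*(\tilde X,\tilde X')$. If $X$ is a compact oriented $k$-manifold whose boundary is the disjoint union of $\partial_0$ and $\partial_1$, each a possibly empty union of boundary components, cap product with the fundamental class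 is an isomorphism $H^i(X,\partial_0;M)\to H_{k-i}(X,\partial_1;M)$ (Poincar\'e--Lefschetz duality).

\emph{Handles.} Attaching a handle $D^i\times D^{k-i}$ of index $i$ to a $k$-manifold along $S^{i-1}\times D^{k-i}$ is, up to homotopy equivalence, attaching an $i$-cell; for $i\ge3$ it changes neither the set of components nor the fundamental group. Seen from the new boundary, the same handle has index $k-i$.

\section{Dimensions at most three}\label{sec:low}

A group is \emph{residually finite} if each nontrivial element has nontrivial image in some finite quotient. Finitely generated residually finite groups are Hopfian (Mal'cev). We recall the argument. Let $\varphi$ be a surjective endomorphism of a finitely generated group $G$ and let $H$ be a finite group. Composition with $\varphi$ is an injective map from the finite set $\operatorname{Hom}(G,H)$ to itself, hence bijective. So every homomorphism $G\to H$ factors through $\varphi$ and kills $\ker\varphi$. If $G$ is residually finite, $\ker\varphi=1$.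

Fundamental groups of closed manifolds of dimension $n\le3$ are residually finite. For $n\le1$ the group is trivial or $\mathbb{Z}$; for $n=2$ this is due to Baumslag~\cite{Baumslag}; for $n=3$ it follows from Hempel~\cite{Hempel} together with Perelman's geometrization theorem. These groups are finitely generated, hence Hopfian.

\begin{proof}[Proof of Theorem~\ref{thm:low}]
The composite of the epimorphism $G\to Q$ with an isomorphism $Q\to G$ is a surjective endomorphism of the Hopfian group $G$, so it is injective.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:hopf} for $n\le3$]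
Let $f\colon V\to W$ and $g\colon W\to V$ have degree one. Then $\pi_1(f)$ and $\pi_1(g)$ are onto, so $\pi_1(gf)$ is a surjective endomorphism of the Hopfian group $\pi_1(V)$. It is therefore injective, and so is $\pi_1(f)$.
\end{proof}

The argument above also constrains the group of Theorem~\ref{thm:group}: the kernel of $\varphi$ must die in every finite quotient of $G$.

\section{Surgery on circles and split epimorphisms}\label{sec:surgery}

From dimension four on, the fundamental group of the source of a map can be changed freely, without changing the degree, as long as the change is compatible with the map. Connected sum with $S^1\times S^{n-1}$ adds a generator, and surgery on a circle adds a relation.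

\begin{lemma}\label{lem:surgery}
Let $n\ge4$, let $V_0$ be a closed $n$-manifold and let $\rho_1,\dots,\rho_l\in\pi_1(V_0)$. There is a closed $n$-manifold $V$ with $\pi_1(V)=\pi_1(V_0)/\langle\langle\rho_1,\dots,\rho_l\rangle\rangle$ and the following property. If $f_0\colon V_0\to W$ is a map to a closed $n$-manifold and $\pi_1(f_0)$ kills every $\rho_j$, there is a map $f\colon V\to W$ with $\deg f=\deg f_0$ such that $\pi_1(f)$ is the homomorphism induced by $\pi_1(f_0)$ on the quotient.
\end{lemma}

\begin{proof}
Represent the conjugacy classes of the $\rho_j$ by disjoint embedded circles that miss the base point. Their normal bundles are orientable bundles over circles, hence trivial, so the circles have disjoint tubular neighborhoods $T_j\cong S^1\times D^{n-1}$. Let $\Omega$ be obtained from $V_0\times[0,1]$ by attaching handles $D^2\times D^{n-1}$ along the $T_j\times\{1\}$. Then $\Omega$ is oriented, $\partial\Omega=V\sqcup-V_0$ with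
\[
V=\Bigl(V_0\setminus\bigsqcup_j\operatorname{int}T_j\Bigr)\cup\bigsqcup_j D^2\times S^{n-2},
\]
and $\pi_1(\Omega)=\pi_1(V_0)/\langle\langle\rho_1,\dots,\rho_l\rangle\rangle$. Seen from $V$, the handles have index $n-1\ge3$, so $V$ is connected and $\pi_1(V)=\pi_1(\Omega)$.

Given $f_0$, the map $V_0\times[0,1]\to V_0\to W$ is null-homotopic on each attaching circle. So it extends over the cores $D^2\times\{0\}$, and then over $\Omega$, because each handle retracts onto the union of its core and its attaching region. Let $f$ be the restriction of the extension to $V$. The classes $[V]$ and $[V_0]$ are homologous in $\Omega$, so $\deg f=\deg f_0$. The statement on $\pi_1(f)$ holds because $f$ and $f_0$ both factor through $\Omega$.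
\end{proof}

The bound on $n$ cannot be dropped: surgery on the core of $S^1\times D^2$ in $S^3=S^1\times D^2\cup D^2\times S^1$, with the product framing, gives $S^2\times S^1$, whose fundamental group is not a quotient of $\pi_1(S^3)$. Applied to the connected sum of $m$ copies of $S^1\times S^{n-1}$, whose fundamental group is free of rank $m$, the lemma shows that every finitely presented group is the fundamental group of a closed $n$-manifold for each $n\ge4$.

The following proposition reduces the realization of $\varphi$ to a lifting problem: it suffices to find some map of degree $d$ to $W$ whose effect on $\pi_1$ lifts through $\varphi$.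

\begin{proposition}\label{prop:realize}
Let $\varphi\colon G\to Q$ be an epimorphism of finitely presented groups and let $n\ge4$. Suppose that $V_1$ and $W$ are closed $n$-manifolds with $\pi_1(W)=Q$, that $f_1\colon V_1\to W$ has degree $d$, and that $\mu\colon\pi_1(V_1)\to G$ is a homomorphism with $\varphi\mu=\pi_1(f_1)$. Then $\varphi$ is a geomorphism of degree $d$ in dimension $n$.
\end{proposition}

\begin{proof}
We first make $\mu$ onto and then make it injective. Let $g_1,\dots,g_m$ generate $G$, and let $V_0$ be the connected sum of $V_1$ with $m$ copies of $S^1\times S^{n-1}$, so that $\pi_1(V_0)$ is the free product of $\pi_1(V_1)$ with the free group on $z_1,\dots,z_m$. Let $f_0$ be the composite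
\[
V_0\longrightarrow V_1\vee\bigvee_{i=1}^m(S^1\times S^{n-1})\longrightarrow V_1\vee\bigvee_{i=1}^mS^1\longrightarrow W,
\]
where the last map is $f_1$ on $V_1$ and a loop representing $\varphi(g_i)$ on the $i$-th circle. Since $H_n(S^1)=0$, the class $[V_0]$ goes to $[V_1]$ in the third space, so $\deg f_0=d$. Extend $\mu$ to $\mu_0\colon\pi_1(V_0)\to G$ by $\mu_0(z_i)=g_i$. Then $\mu_0$ is onto and $\varphi\mu_0=\pi_1(f_0)$.

As $G$ is finitely presented, $\ker\mu_0$ is the normal closure of finitely many elements $\rho_j$, and $\pi_1(f_0)(\rho_j)=\varphi\mu_0(\rho_j)=1$. Lemma~\ref{lem:surgery} gives $V$ with $\pi_1(V)=\pi_1(V_0)/\ker\mu_0=G$ and $f\colon V\to W$ of degree $d$ with $\pi_1(f)\mu_0=\pi_1(f_0)=\varphi\mu_0$. Since $\mu_0$ is onto, $\pi_1(f)=\varphi$.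
\end{proof}

Two cases need no further work. With $V_1=S^n$ and $f_1$ constant, every $\varphi$ is a geomorphism of degree $0$. With $V_1=W$ and $f_1=\mathrm{id}$, the homomorphism $\mu$ is a splitting of $\varphi$.

\begin{proof}[Proof of Theorem~\ref{thm:answer}, given Theorem~\ref{thm:group}]
Let $W$ be a closed $n$-manifold with $\pi_1(W)=G$. Apply Proposition~\ref{prop:realize} with $V_1=W$, $f_1=\mathrm{id}$ and $\mu=\sigma$.
\end{proof}

\section{A finitely presented ring with a shift}\label{sec:ring}

\subsection{The idea}\label{sub:idea}
Without finiteness conditions Theorem~\ref{thm:group} is easy. In the direct sum $A_5\oplus A_5\oplus\cdots$ of copies of the alternating group, let $\varphi$ delete the first coordinate and let $\sigma$ insert a trivial first coordinate; the kernel of $\varphi$ is the perfect group $A_5$. The whole difficulty is to fit such a one-sided shift into a finite presentation. We do this for rings, where a one-sided shift can be carried out by elements of the ring itself.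

The ring analog of the example is $T=\mathbb{Z}\langle\varepsilon_0,\varepsilon_1,\dots\mid\varepsilon_i^2=\varepsilon_i\rangle$ with the endomorphisms
\[
\varphi_T\colon\ \varepsilon_0\mapsto0,\quad\varepsilon_i\mapsto\varepsilon_{i-1}\ (i\ge1),\qquad\qquad\sigma_T\colon\ \varepsilon_i\mapsto\varepsilon_{i+1}.
\]
Here $\varphi_T\sigma_T=\mathrm{id}$, and $\ker\varphi_T$ is the ideal generated by $\varepsilon_0$, because $\sigma_T\varphi_T$ agrees with the identity modulo this ideal. An ideal $I$ generated by an idempotent satisfies $I=I^2$; this will be the source of the perfect kernel.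

To replace the infinitely many generators by one, collect them into a diagonal matrix. Let $U$ be an abelian group and $M=\bigoplus_{i\ge0}U$; write $(u,i)$ for the element $u$ in the $i$-th summand. Define the shifts
\[
x(u,i)=(u,i+1),\qquad y(u,i)=(u,i-1)\ \ (i\ge1),\qquad y(u,0)=0 .
\]
Then $yx=1$, and $p=1-xy$ is the projection onto the summand $i=0$. For endomorphisms $s_0,s_1,\dots$ of $U$ let $s=\operatorname{diag}(s_0,s_1,\dots)$ act by $s(u,i)=(s_iu,i)$, and put $s^+=\operatorname{diag}(s_1,s_2,\dots)$. Then
\begin{equation}\label{eq:plus}
sx=xs^+,\qquad ys=s^+y:
\end{equation}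
both sides of the first identity send $(u,i)$ to $(s_{i+1}u,i+1)$, and both sides of the second send $(u,i)$ to $(s_iu,i-1)$ for $i\ge1$ and to $0$ for $i=0$. For $\varepsilon=\operatorname{diag}(\varepsilon_0,\varepsilon_1,\dots)$ we have $x\varepsilon y=\operatorname{diag}(0,\varepsilon_0,\varepsilon_1,\dots)$ and $y\varepsilon x=\operatorname{diag}(\varepsilon_1,\varepsilon_2,\dots)$. So substituting $x\varepsilon y$ for $\varepsilon$ acts on the entries as $\varphi_T$, and substituting $y\varepsilon x$ acts as $\sigma_T$.

This suggests the ring generated by $x,y,\varepsilon$ with $yx=1$ and $\varepsilon^2=\varepsilon$. But to make $y\varepsilon x$ idempotent one imposes that $\varepsilon$ commutes with $p$; to make $y\varepsilon x$ commute with $p$ in turn one imposes that $\varepsilon$ commutes with $xpy$; and so on. The relations say that $\varepsilon$ commutes with all the projections $x^ipy^i$, that is, that $\varepsilon$ is diagonal, and there are infinitely many of them.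

The remedy is to let $\varepsilon$ commute with finitely many diagonal matrices that generate a subring containing $p$ and closed under shifting in both directions. A constant matrix $c=\operatorname{diag}(\gamma,\gamma,\dots)$ has $c^+=c$. If $a=\operatorname{diag}(\alpha,\alpha,\dots)$ with $\alpha$ invertible, the geometric progression $b=\operatorname{diag}(\beta,\alpha\beta,\alpha^2\beta,\dots)$ has $b^+=ab$ and $(a^{-1}b)^+=b$. Finally $p=cb$ holds if $\gamma\alpha^i\beta=\delta_{i0}$ for all $i\ge0$. These requirements are the relations of the ring $R$ below.

\subsection{The ring}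
Let $R$ be the ring with generators $x,y,a,a',b,c,\varepsilon$ and relations
\begin{gather*}
yx=1,\qquad aa'=a'a=1,\qquad ax=xa,\quad ay=ya,\qquad cx=xc,\quad cy=yc,\\
bx=xab,\qquad yb=aby,\qquad cb=1-xy,\\
\varepsilon^2=\varepsilon,\qquad \varepsilon\text{ commutes with }a,\ a',\ b,\ c .
\end{gather*}
Put $p=1-xy=cb$ and $\varepsilon_0=p\varepsilon$. From $yx=1$ we get $px=x-xyx=0$, $yp=y-yxy=0$ and $p^2=p-pxy=p$. Since $p=cb$, it commutes with $\varepsilon$, so $\varepsilon_0$ is an idempotent.

\begin{proposition}\label{prop:ring}
There are ring endomorphisms $\varphi_R,\sigma_R$ of $R$ that fix $x,y,a,a',b,c$ and satisfy $\varphi_R(\varepsilon)=x\varepsilon y$ and $\sigma_R(\varepsilon)=y\varepsilon x$. Moreover $\varphi_R\sigma_R=\mathrm{id}$, the kernel of $\varphi_R$ is the ideal $I=R\varepsilon_0R$, and $\varepsilon_0\ne0$.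
\end{proposition}

\begin{proof}
\emph{The endomorphisms.} The relations that do not involve $\varepsilon$ are preserved. It remains to show that $x\varepsilon y$ and $y\varepsilon x$ are idempotents that commute with $a,a',b,c$. First, $(x\varepsilon y)^2=x\varepsilon(yx)\varepsilon y=x\varepsilon y$, and
\[
(y\varepsilon x)^2=y\varepsilon(1-p)\varepsilon x=y\varepsilon x-yp\,\varepsilon x=y\varepsilon x,
\]
where we used $\varepsilon p=p\varepsilon$ and $yp=0$. For the commutation we claim that each $s\in\{a,a',b,c\}$ has companions $s^+,s^-\in R$ that commute with $\varepsilon$ and satisfy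
\begin{equation}\label{eq:companions}
sx=xs^+,\qquad ys=s^+y,\qquad xs=s^-x,\qquad sy=ys^- .
\end{equation}
The elements $a$, $c$ and $a'=a^{-1}$ commute with $x$ and $y$, so $s^\pm=s$ works for them. For $b$ take $b^+=ab$ and $b^-=a'b$. The first two identities are relations of $R$, and
\[
a'b\,x=a'xab=xb,\qquad by=a'(aby)=a'yb=y\,a'b .
\]
Now \eqref{eq:companions} gives
\begin{align*}
s\,x\varepsilon y&=xs^+\varepsilon y=x\varepsilon s^+y=x\varepsilon y\,s,\\
s\,y\varepsilon x&=ys^-\varepsilon x=y\varepsilon s^-x=y\varepsilon x\,s .
\end{align*}

\emph{The composites.} We have $\varphi_R\sigma_R(\varepsilon)=y(x\varepsilon y)x=\varepsilon$, so $\varphi_R\sigma_R=\mathrm{id}$. In the other order,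
\[
\sigma_R\varphi_R(\varepsilon)=x(y\varepsilon x)y=(1-p)\varepsilon(1-p)=\varepsilon-\varepsilon_0 .
\]

\emph{The kernel.} Since $\varphi_R(\varepsilon_0)=px\varepsilon y=0$, we have $I\subset\ker\varphi_R$. The two ring homomorphisms $R\to R/I$ given by $r\mapsto r+I$ and $r\mapsto\sigma_R\varphi_R(r)+I$ agree on the generators, hence everywhere. So $\varphi_R(r)=0$ implies $r\in I$.

\emph{Nonvanishing.} We construct an $R$-module on which $\varepsilon_0$ acts nontrivially. The condition $\gamma\alpha^i\beta=\delta_{i0}$ asks for a group $U$ that contains infinitely many copies of itself, permuted by $\alpha$. Let $A$ be a free abelian group of countably infinite rank and let $U=A[t,t^{-1}]$ be the group of Laurent polynomials with coefficients in $A$. It is free abelian of the same rank, so there is an isomorphism $\tau\colon U\to A$. Let $\alpha$ be multiplication by $t$, let $\beta u=\tau(u)\in A\subset U$, and let $\gamma u=\tau^{-1}(u_0)$, where $u_0$ is the constant coefficient of $u$. The constant coefficient of $t^i\tau(u)$ is $\delta_{i0}\tau(u)$, so $\gamma\alpha^i\beta=\delta_{i0}$. On $M=\bigoplus_{i\ge0}U$ let $x,y,a,b,c$ act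 as in Section~\ref{sub:idea}, let $a'=a^{-1}$ and $\varepsilon=1$. The six relations that link $a,c,b$ with $x,y$ are the cases $a^+=a$, $c^+=c$, $b^+=ab$ of \eqref{eq:plus}; we have $cb=\operatorname{diag}(\gamma\alpha^i\beta)_{i\ge0}=1-xy$; and the relations involving $\varepsilon=1$ hold trivially. On $M$ the element $\varepsilon_0$ acts as the projection onto the summand $i=0$, which is nonzero.
\end{proof}

\begin{remark}\label{rem:ring}
The idempotents $\varepsilon_i=\sigma_R^i(\varepsilon_0)=py^i\varepsilon x^i$ satisfy $\varphi_R(\varepsilon_0)=0$ and $\varphi_R(\varepsilon_i)=\varepsilon_{i-1}$ for $i\ge1$, as in $T$. Also, $\ker\varphi_R$ dies in every finite quotient ring of $R$, in line with the end of Section~\ref{sec:low}: in a finite ring with $yx=1$, left multiplication by $x$ is injective, hence onto, so $xz=1$ for some $z$, and $z=yxz=y$; thus $p=0$.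
\end{remark}

\section{Steinberg groups}\label{sec:steinberg}

To pass from the ring to a group we need a functor from rings to groups that preserves finite presentation and whose effect on quotient maps is known. The elementary matrices $1+rE_{ij}\in GL_n(R)$ encode addition in their products and multiplication in their commutators, but they may satisfy further relations that we cannot list. The Steinberg group imposes only the visible ones.

For a ring $R$ and $n\ge3$, the group $\operatorname{St}_n(R)$ has generators $x_{ij}(r)$, for $1\le i\ne j\le n$ and $r\in R$, and relations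
\begin{align*}
x_{ij}(r)\,x_{ij}(s)&=x_{ij}(r+s),\\
[x_{ij}(r),x_{kl}(s)]&=1&&\text{if }j\ne k\text{ and }i\ne l,\\
[x_{ij}(r),x_{jk}(s)]&=x_{ik}(rs)&&\text{if }i,j,k\text{ are distinct.}
\end{align*}
The matrices $1+rE_{ij}$ satisfy these relations, since $E_{ij}E_{kl}=\delta_{jk}E_{il}$; so $x_{ij}(r)\mapsto1+rE_{ij}$ defines a homomorphism $\operatorname{St}_n(R)\to GL_n(R)$. A ring homomorphism $\chi$ induces the group homomorphism $\operatorname{St}_n(\chi)\colon x_{ij}(r)\mapsto x_{ij}(\chi(r))$, and this is functorial.

\begin{lemma}\label{lem:kernel}
If $I\subset R$ is a two-sided ideal, the kernel of $\operatorname{St}_n(R)\to\operatorname{St}_n(R/I)$ is the normal closure $N$ of the elements $x_{ij}(r)$ with $r\in I$.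
\end{lemma}

\begin{proof}
The elements $x_{ij}(r)$, $r\in I$, map to $x_{ij}(0)=1$, so there is an induced map $\operatorname{St}_n(R)/N\to\operatorname{St}_n(R/I)$. By the first relation, the class of $x_{ij}(r)$ modulo $N$ depends only on $r+I$. These classes satisfy the relations of $\operatorname{St}_n(R/I)$, which gives a homomorphism in the other direction. The two maps are inverse on generators.
\end{proof}

\begin{proposition}\label{prop:fp}
If $R$ is a finitely presented ring and $n\ge5$, then $\operatorname{St}_n(R)$ is a finitely presented group.
\end{proposition}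

Krsti\'c and McCool~\cite{KM} give this for $n\ge4$; we include a proof for $n\ge5$. The plan is to keep only the generators $x_{ij}(s)$ with $s$ a ring generator or $1$, and to define $x_{ik}(w)$ for a longer word $w$ as a commutator. The difficulty appears already for a word $ts$ of length two: the commutator $[x_{ij}(t),x_{jk}(s)]$ must be shown not to depend on the middle index $j$. For longer words it must also not depend on the place where the word is cut. Both points are instances of associativity, $t(1\cdot s)=(t\cdot1)s$ in the first case, and the next lemma is the commutator form of the associative law.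

\begin{lemma}\label{lem:assoc}
Let $X,Y,Z$ be elements of a group, $C=[X,Y]$ and $D=[Y,Z]$. If $X$ commutes with $Z$, and $D$ commutes with $C$ and with $[C,Z]$, then $[X,D]=[C,Z]$.
\end{lemma}

\begin{proof}
We have $XYX^{-1}=CY$ and $XZX^{-1}=Z$, so
\[
XDX^{-1}=[CY,Z]=C\,(YZY^{-1}Z^{-1})\,C^{-1}\cdot CZC^{-1}Z^{-1}=CDC^{-1}[C,Z]=D\,[C,Z].
\]
Hence $[X,D]=D[C,Z]D^{-1}=[C,Z]$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:fp}]
\emph{Free rings.} Let $F=\mathbb{Z}\langle s_1,\dots,s_m\rangle$ and $S=\{1,s_1,\dots,s_m\}$. As an abelian group, $F$ is free on the words in the $s_i$; the empty word is $1$ and $|w|$ denotes length. Let $P$ be the group with generators $x_{ij}(s)$, $s\in S$, and the finitely many relations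
\begin{itemize}
\item[(a)] $[x_{ij}(s),x_{kl}(t)]=1$ for $j\ne k$, $i\ne l$ and $s,t\in S$;
\item[(b)] $[x_{ij}(s),x_{jk}(1)]=x_{ik}(s)=[x_{ij}(1),x_{jk}(s)]$ for $i,j,k$ distinct and $s\in S$.
\end{itemize}
By induction on $d\ge1$ we define elements $x_{ij}(w)\in P$ for all words with $|w|\le d$ such that
\begin{itemize}
\item[$(A_d)$] $x_{ij}(u)$ and $x_{kl}(v)$ commute if $j\ne k$, $i\ne l$ and $|u|,|v|\le d$;
\item[$(B_d)$] $[x_{ij}(u),x_{jk}(v)]=x_{ik}(uv)$ if $i,j,k$ are distinct and $|u|+|v|\le d$.
\end{itemize}
For $d=1$ these are (a) and (b). Assume $(A_d)$ and $(B_d)$.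

\emph{Definition of $x_{ik}(w)$ for $|w|=d+1$.} Write $w=tv$ with $|t|=1$, and $v=v'v''$ with $v''$ nonempty and $v'$ possibly empty. For distinct $i,j,k,l$ put $X=x_{ij}(t)$, $Y=x_{jl}(v')$, $Z=x_{lk}(v'')$. By $(B_d)$, $C=x_{il}(tv')$ and $D=x_{jk}(v)$; all words here have length at most $d$. By $(A_d)$, $X$ commutes with $Z$, and $D$ commutes with $C$ and with $Z$, hence with $[C,Z]$. Lemma~\ref{lem:assoc} gives
\begin{equation}\label{eq:cut}
[x_{ij}(t),x_{jk}(v)]=[x_{il}(tv'),x_{lk}(v'')].
\end{equation}
For $v'=1$ this says that the left side does not depend on $j\notin\{i,k\}$; we call it $x_{ik}(w)$. Every factorization $w=uu'$ into nonempty words has the form $u=tv'$, $u'=v''$, and for each $l\notin\{i,k\}$ there is an index $j\notin\{i,k,l\}$. So \eqref{eq:cut} shows that $[x_{il}(u),x_{lk}(u')]=x_{ik}(w)$ for every such factorization and every such $l$.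

\emph{Proof of $(A_{d+1})$.} The condition ``$j\ne k$ and $i\ne l$'' is symmetric in the two elements, so we may assume $|v|=d+1$. Choose $m'\notin\{i,j,k,l\}$; this is the only place where $n\ge5$ is needed. Write $x_{kl}(v)=[x_{km'}(v_1),x_{m'l}(v_2)]$ with $|v_1|,|v_2|\le d$. The index pairs $(i,j),(k,m')$ and $(i,j),(m',l)$ satisfy the condition for commuting. If $|u|\le d$, then $x_{ij}(u)$ commutes with both entries by $(A_d)$, hence with $x_{kl}(v)$. If $|u|=d+1$, it commutes with both entries by the case just proved.

\emph{Proof of $(B_{d+1})$.} Only the factorizations of $w=tv$ with an empty factor remain. Let $i,j,k,l$ be distinct. First take $X=x_{ij}(1)$, $Y=x_{jl}(t)$, $Z=x_{lk}(v)$. Then $C=x_{il}(t)$, $D=x_{jk}(w)$ and $[C,Z]=x_{ik}(w)$. By $(A_{d+1})$, $X$ commutes with $Z$, and $D$ commutes with $C$ and $[C,Z]$. Lemma~\ref{lem:assoc} gives $[x_{ij}(1),x_{jk}(w)]=x_{ik}(w)$. Next take $X=x_{il}(t)$, $Y=x_{lj}(v)$, $Z=x_{jk}(1)$. Then $C=x_{ij}(w)$ and $D=x_{lk}(v)$. By $(A_{d+1})$, $X$ commutes with $Z$, and $D$ commutes with $C$ and $Z$. Lemma~\ref{lem:assoc} gives $[x_{ij}(w),x_{jk}(1)]=[C,Z]=[X,D]=x_{ik}(w)$. This completes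 the induction.

For $r=\sum_wn_ww\in F$ put $x_{ij}(r)=\prod_wx_{ij}(w)^{n_w}\in P$. By the statements $(A_d)$ with $(k,l)=(i,j)$ the factors commute, so $x_{ij}(r)$ is well defined and additive in $r$; the second Steinberg relation also follows from the $(A_d)$. For the third, fix distinct $i,j,k$ and let $H\subset P$ be generated by all $x_{ij}(w)$ and $x_{jk}(w)$. The commutator of two generators is $1$ or some $x_{ik}(uv)^{\pm1}$, which commutes with all generators. So $H$ modulo its center is abelian, and the commutator is multiplicative in each variable on $H$. Therefore $[x_{ij}(r),x_{jk}(s)]=x_{ik}(rs)$ for all $r,s\in F$. We obtain a homomorphism $\operatorname{St}_n(F)\to P$. In the other direction, (a) and (b) hold in $\operatorname{St}_n(F)$, which gives $P\to\operatorname{St}_n(F)$; by induction on $|w|$ it sends $x_{ij}(w)$ to $x_{ij}(w)$. The two maps are mutually inverse on generators.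

\emph{The general case.} Let $R=F/J$ with $J$ generated as an ideal by $r_1,\dots,r_h$. In the quotient of $\operatorname{St}_n(F)$ by the normal closure of the finitely many elements $x_{ij}(r_q)$, the element
\[
x_{ij}(ur_qv)=\bigl[[x_{ik}(u),x_{kl}(r_q)],x_{lj}(v)\bigr]\qquad(i,j,k,l\text{ distinct},\ u,v\in F)
\]
becomes trivial, and by additivity so does $x_{ij}(r)$ for every $r\in J$. By Lemma~\ref{lem:kernel} the quotient is $\operatorname{St}_n(R)$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:group}]
Let $R,\varphi_R,\sigma_R,\varepsilon_0,I$ be as in Proposition~\ref{prop:ring}. Put $G=\operatorname{St}_5(R)$, $\varphi=\operatorname{St}_5(\varphi_R)$, $\sigma=\operatorname{St}_5(\sigma_R)$ and $K=\ker\varphi$. The group $G$ is finitely presented by Proposition~\ref{prop:fp}, and $\varphi\sigma=\mathrm{id}$ by functoriality. The element $x_{12}(\varepsilon_0)$ lies in $K$, and it is nontrivial because its image $1+\varepsilon_0E_{12}$ in $GL_5(R)$ is not the identity.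

Since $\varphi_R$ is onto with kernel $I$, Lemma~\ref{lem:kernel} shows that $K$ is the normal closure of the $x_{ij}(r)$ with $r\in I$. For $r,r'\in R$ and $k\notin\{i,j\}$, the relation $\varepsilon_0^2=\varepsilon_0$ gives
\[
x_{ij}(r\varepsilon_0r')=[x_{ik}(r\varepsilon_0),x_{kj}(\varepsilon_0r')]\in[K,K].
\]
Every element of $I$ is a finite sum of elements $r\varepsilon_0r'$, so $x_{ij}(I)\subset[K,K]$. As $[K,K]$ is normal in $G$, we conclude that $K=[K,K]$.
\end{proof}

With Section~\ref{sec:surgery}, this completes the proof of Theorem~\ref{thm:answer}: the answer to the Question is yes.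

\section{The degrees of a geomorphism}\label{sec:degrees}

In this section $\varphi\colon G\to Q$ is an epimorphism of finitely presented groups with kernel $K$. We write $A=K_{ab}$ additively and put $E=G/[K,K]$. Recall the class $e$. Choose a map of sets $s\colon Q\to E$ that is a section of $E\to Q$ with $s(1)=1$. Then $e$ is the class of the $2$-cocycle $(p,q)\mapsto s(p)s(q)s(pq)^{-1}\in A$, modulo the coboundaries $(p,q)\mapsto\beta(p)+p\beta(q)-\beta(pq)$ of maps $\beta\colon Q\to A$. The class does not depend on $s$, and it vanishes if and only if $E\to Q$ splits. The group $H^2(Q;A)$ is also the cohomology with local coefficients of a classifying space $BQ$.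

\subsection{Necessity}
Let $f\colon V\to W$ have degree $d$ and $\pi_1(f)=\varphi$. Let $\kappa_V\colon V\to BG$ and $\kappa_W\colon W\to BQ$ be the classifying maps, so that $f^*\kappa_W^*=\kappa_V^*\varphi^*$.

First, $\varphi^*e=0$, because $\varphi$ lifts to the quotient map $g\mapsto\bar g$ from $G$ to $E$. Explicitly, write $s(\varphi g)=\beta(g)\bar g$ with $\beta(g)\in A$; then
\[
s(\varphi g)\,s(\varphi h)\,s(\varphi(gh))^{-1}=\beta(g)\,\bar g\beta(h)\bar g^{-1}\,\beta(gh)^{-1}=\beta(g)+g\beta(h)-\beta(gh).
\]
So $z=\kappa_W^*e$ satisfies $f^*z=0$. By \eqref{eq:projection}, $dz\cap[W]=0$, and $dz=0$ by Poincar\'e duality. Finally, $BQ$ can be built from $W$ by attaching cells of dimension at least $3$, so $H^2(BQ,W;A)=0$ and $\kappa_W^*$ is injective on $H^2$. Hence $de=0$.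

\subsection{Sufficiency: the idea}
Let $n\ge4$ and $de=0$. The case $d=0$ was settled after Proposition~\ref{prop:realize}, and reversing the orientation of the source changes $d$ to $-d$. So let $d\ge1$. By Proposition~\ref{prop:realize} we need one map $f_1\colon V_1\to W$ of degree $d$ whose effect on $\pi_1$ lifts to $G$.

Fix a finite presentation $Q=\langle s_1,\dots,s_m\mid r_1,\dots,r_l\rangle$, let $F$ be the free group on the $s_i$ and $\pi\colon F\to Q$ the quotient map. The manifold $W$ obtained by surgery from the presentation is the union of a piece $P^\circ$ with fundamental group $F$ and pieces $D^2\times S^{n-2}$, one for each relator. On $P^\circ$ a lift exists because $F$ is free. It sends $r_j$ to an element of $K$, which need not be trivial, so the lift need not extend over the disc. We gain freedom in two ways. Replacing the disc by a surface of positive genus with one boundary circle requires only that the image of $r_j$ be a product of commutators in $K$. Taking $d$ copies of $P^\circ$, each with its own lift, and a surface with $d$ boundary circles requires this only of the product of the $d$ images.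

\begin{example}\label{ex:Z2}
Let $\varphi\colon\mathbb{Z}\to\mathbb{Z}/2=\langle s\mid s^2\rangle$. A lift $\lambda\colon F\to\mathbb{Z}$ sends $s$ to an odd integer, so $\lambda(s^2)\ne0$; as $K=2\mathbb{Z}$ has no nontrivial commutators, one copy of $P^\circ$ does not suffice. Take two copies, with generators $s_1,s_2$, and join them by an annulus times $S^{n-2}$. If both boundary circles of the annulus carry the boundary orientation, their product is trivial, so $\pi_1(V_1)=\langle s_1,s_2\mid s_1^2s_2^2\rangle$. The map $V_1\to W$ that is the identity on both copies has degree $2$ and sends $s_1,s_2$ to $s$, and $s_1\mapsto-1$, $s_2\mapsto1$ is a lift to $\mathbb{Z}$.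
\end{example}

The hypothesis $de=0$ enters only through the next lemma, which provides lifts that balance as $-1$ and $1$ do in the example.

\begin{lemma}\label{lem:balanced}
If $d\ge1$ and $de=0$, there are homomorphisms $\lambda_1,\dots,\lambda_d\colon F\to G$ with $\varphi\lambda_c=\pi$ for all $c$ and $\lambda_1(r_j)\cdots\lambda_d(r_j)\in[K,K]$ for all $j$.
\end{lemma}

\begin{proof}
Let $N=\ker\pi$. Choose a homomorphism $\lambda\colon F\to G$ with $\varphi\lambda=\pi$ and let $\bar\lambda\colon F\to E$ be its composite with $G\to E$. Then $\bar\lambda(N)\subset A$, and $\nu=d\bar\lambda|_N\colon N\to A$ is a homomorphism with $\nu(wnw^{-1})=\pi(w)\nu(n)$. Choose $\tilde q\in\pi^{-1}(q)$ for each $q\in Q$, with $\tilde1=1$, and put $n_{p,q}=\tilde p\,\tilde q\,\widetilde{pq}^{\,-1}\in N$. For the section $s(q)=\bar\lambda(\tilde q)$ the cocycle of $e$ is $\bar\lambda(n_{p,q})$. Since $de=0$, there is $\beta\colon Q\to A$ with $\nu(n_{p,q})=\beta(p)+p\beta(q)-\beta(pq)$; taking $p=q=1$ gives $\beta(1)=0$.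

Every element of $F$ is uniquely $n\tilde q$ with $n\in N$ and $q\in Q$. Define $D\colon F\to A$ by $D(n\tilde q)=\nu(n)+\beta(q)$. Then $D|_N=\nu$. From $n\tilde p\cdot n'\tilde q=n\,(\tilde pn'\tilde p^{-1})\,n_{p,q}\,\widetilde{pq}$ we get
\[
D(n\tilde p\cdot n'\tilde q)=\nu(n)+p\nu(n')+\beta(p)+p\beta(q)=D(n\tilde p)+pD(n'\tilde q),
\]
that is, $D(uv)=D(u)+\pi(u)D(v)$. Consequently $w\mapsto(-D(w))\bar\lambda(w)$ is a homomorphism $F\to E$:
\[
(-D(u))\bar\lambda(u)\,(-D(v))\bar\lambda(v)=\bigl(-D(u)-\pi(u)D(v)\bigr)\bar\lambda(uv).
\]
It lifts $\pi$. Since $F$ is free, it lifts further to $\lambda_1\colon F\to G$. Put $\lambda_2=\dots=\lambda_d=\lambda$. Each $\lambda_c(r_j)$ lies in $K$, and the image of their product in $A$ is $-D(r_j)+d\bar\lambda(r_j)=0$.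
\end{proof}

\subsection{Sufficiency: the construction}
Adding the empty relator if necessary, assume $l\ge1$; this will make $V_1$ connected. Take $\lambda_1,\dots,\lambda_d$ from Lemma~\ref{lem:balanced} and write
\begin{equation}\label{eq:commutators}
\prod_{c=1}^d\lambda_c(r_j)=\prod_{q=1}^{h_j}[k_{jq},k'_{jq}],\qquad k_{jq},k'_{jq}\in K .
\end{equation}

\emph{The manifolds.} Let $P$ be the connected sum of $m$ copies of $S^1\times S^{n-1}$. Choose disjoint embedded circles representing the $r_j$, with tubular neighborhoods $T_j\cong S^1\times D^{n-1}$, and put
\[
P^\circ=P\setminus\bigsqcup_j\operatorname{int}T_j,\qquad W=P^\circ\cup\bigsqcup_jD^2_j\times S^{n-2}.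
\]
The circles have codimension $n-1\ge3$, so $\pi_1(P^\circ)=\pi_1(P)=F$; and $\pi_1(W)=Q$ by Lemma~\ref{lem:surgery}. Let $\Sigma_j$ be the compact connected oriented surface of genus $h_j$ with $d$ boundary circles $\partial_1\Sigma_j,\dots,\partial_d\Sigma_j$, each identified with $\partial D_j^2$ by a diffeomorphism that preserves the boundary orientations. Let $P_1^\circ,\dots,P_d^\circ$ be copies of $P^\circ$ and
\[
V_1=\bigsqcup_{c=1}^dP^\circ_c\ \cup\ \bigsqcup_{j=1}^l\Sigma_j\times S^{n-2},
\]
where $\partial_c\Sigma_j\times S^{n-2}$ is glued to the copy of $\partial T_j$ in $P_c^\circ$ in the way $\partial D_j^2\times S^{n-2}$ is glued to $\partial T_j$ in $W$. Then $V_1$ is connected and oriented, with each $P_c^\circ$ oriented as $P^\circ\subset W$. Since $D_j^2$ is contractible, the boundary identifications extend to a map $p_j\colon\Sigma_j\to D^2_j$. Let $f_1\colon V_1\to W$ be the identity $P_c^\circ\to P^\circ$ on each copy and $p_j\times\mathrm{id}$ on $\Sigma_j\times S^{n-2}$. An interior point of $P^\circ$ has exactly $d$ preimages, and near each of them $f_1$ is an orientation preserving diffeomorphism. So $\deg f_1=d$.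

\emph{The lift.} The pieces of $V_1$ meet in a disconnected set, so we use van Kampen's theorem for groupoids: if a set of base points meets every component of two pieces and of their intersection, then a functor from the fundamental groupoid of the union to a group, regarded as a groupoid with one object, is the same as a pair of functors on the groupoids of the pieces that agree on the groupoid of the intersection. For a connected space, such a functor is given by a homomorphism on the fundamental group at one base point and arbitrary values on chosen paths from it to the other base points. Paths are composed from left to right.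

Choose $*\in\operatorname{int}P^\circ$, points $y_j\in\partial T_j=\partial D_j^2\times S^{n-2}$, and let $\ell_j$ be the loop at $y_j$ that runs once along the oriented circle $\partial D_j^2$. Since $n-2\ge2$, the group $\pi_1(\partial T_j,y_j)$ is infinite cyclic, generated by $\ell_j$. Choose paths $\delta_j$ in $P^\circ$ from $*$ to $y_j$ with $\delta_j\ell_j\delta_j^{-1}=r_j$ in $F$. Let $*_c,y_{cj},\ell_{cj},\delta_{cj}$ be the copies in $P_c^\circ$. Choose $b_j\in\Sigma_j\times S^{n-2}$ and paths $\eta_{cj}$ in $\Sigma_j\times S^{n-2}$ from $y_{cj}$ to $b_j$ such that, with $t_{cj}=\eta_{cj}^{-1}\ell_{cj}\eta_{cj}$,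
\[
\pi_1(\Sigma_j\times S^{n-2},b_j)=\pi_1(\Sigma_j)=\Bigl\langle t_{1j},\dots,t_{dj},\ \alpha_{jq},\beta_{jq}\ \Big|\ \prod_ct_{cj}=\prod_q[\alpha_{jq},\beta_{jq}]\Bigr\rangle;
\]
this is the standard presentation of the fundamental group of a surface whose boundary circles carry the boundary orientation.

Define a functor $\mu$ to $G$ on the groupoid of $V_1$ with base points $*_c,y_{cj},b_j$. On $P_c^\circ$ it is $\lambda_c$ on $\pi_1(P_c^\circ,*_c)=F$ and sends each $\delta_{cj}$ to $1$. On $\Sigma_j\times S^{n-2}$ it sends $t_{cj}\mapsto\lambda_c(r_j)$, $\alpha_{jq}\mapsto k_{jq}$, $\beta_{jq}\mapsto k'_{jq}$, which respects the relation by \eqref{eq:commutators}, and sends each $\eta_{cj}$ to $1$. Both definitions send $\ell_{cj}$ to $\lambda_c(r_j)$, so they agree on the intersection. In the same way define a functor $\omega$ to $Q$ on the groupoid of $W$ with base points $*,y_j,f_1(b_j)$: on $P^\circ$ it is $\pi$ on $F$ and sends each $\delta_j$ to $1$, and on the simply connected pieces $D_j^2\times S^{n-2}$ it is constant with value $1$; both send $\ell_j$ to $\pi(r_j)=1$. On $\pi_1(W,*)$ the functor $\omega$ is the identification with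 $Q$. Now $\varphi\mu=\omega f_1$: on $P_c^\circ$ because $\varphi\lambda_c=\pi$ and both sides kill $\delta_{cj}$, and on $\Sigma_j\times S^{n-2}$ because $\mu$ takes values in $K$ there. Restricting to loops at $*_1$ gives $\mu\colon\pi_1(V_1)\to G$ with $\varphi\mu=\pi_1(f_1)$, and Proposition~\ref{prop:realize} applies.

\subsection{The last two statements}
By what has been proved, $\varphi$ is a $\Lambda$-geomorphism if and only if $de=0$ for some integer $d$ invertible in $\Lambda$. Such a $d$ is nonzero, so $e$ has finite order $o$ and $d=oq$ for an integer $q$; then $o\cdot qd^{-1}=1$ in $\Lambda$. Conversely, if $o$ is finite and invertible in $\Lambda$, take $d=o$. For $\Lambda=\mathbb{Z}$ the condition is $e=0$, that is, $E\to Q$ splits. This completes the proof of Theorem~\ref{thm:degrees}.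

\section{Degree one self-maps}\label{sec:self}

Let $n\ge4$, let $G$ and $\varphi$ be as in Theorem~\ref{thm:group} and $K=\ker\varphi$. The argument uses that $G$ is finitely presented, that $\varphi$ is onto and that $K$ is perfect; it does not use $\sigma$.

Proposition~\ref{prop:realize} gives no control over the manifold $V$ beyond its fundamental group, so a different construction is needed to obtain $V=W$. We take $V=\partial N$ for an $(n+1)$-dimensional thickening $N$ of a $2$-complex $Y$, and we find an embedding $j\colon N\to\operatorname{int}N$ that induces $\varphi$. The region $C$ between $j(N)$ and $\partial N$ is a cobordism between two copies of $V$. If the inclusion of the outer copy is a homotopy equivalence, then mapping $V$ to the inner copy and retracting $C$ to the outer one gives a self-map of degree one. By duality this holds if $j$ is an isomorphism on homology with coefficients in $\mathbb{Z}G$. So we first arrange this condition for a self-map of $Y$.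

\subsection{A self-map of a $2$-complex}
Let $F\colon Y\to Y$ be a based cellular map with $\pi_1(Y)=G$ and $\pi_1(F)=\varphi$. Its based lift $\tilde F$ to $\tilde Y$ satisfies $\tilde F(g\tilde y)=\varphi(g)\tilde F(\tilde y)$. Hence it induces a chain map of left $\mathbb{Z}G$-modules
\[
\mathbb{Z}G\otimes_\varphi C_*(\tilde Y)\to C_*(\tilde Y),\qquad\lambda\otimes\xi\mapsto\lambda\tilde F(\xi),
\]
where $G$ acts on the right of $\mathbb{Z}G$ through $\varphi$. On homology this is the map $H_*(Y;F^*\mathbb{Z}G)\to H_*(Y;\mathbb{Z}G)$ induced by $F$. As $\varphi$ is onto with kernel $K$, the source is the cellular chain complex of the connected covering $\tilde Y/K$, which has $H_1=K_{ab}$, while $H_1(\tilde Y)=0$. So the chain map can be a homology isomorphism only if $K$ is perfect. When $K$ is perfect, only $H_2$ has to be repaired, and this is done by adding $2$-spheres.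

\begin{lemma}\label{lem:complex}
There are a finite $2$-complex $Y$ with one vertex and $\pi_1(Y)=G$ and a cellular map $F\colon Y\to Y$ with $\pi_1(F)=\varphi$ such that $\mathbb{Z}G\otimes_\varphi C_*(\tilde Y)\to C_*(\tilde Y)$ is an isomorphism on homology.
\end{lemma}

\begin{proof}
Let $X$ be the $2$-complex of a finite presentation of $G$, with $c_i$ cells of dimension $i$. Let $F_0\colon X\to X$ be a cellular map inducing $\varphi$: send each $1$-cell to an edge loop representing the image of the generator; the relators then go to null-homotopic loops, so the map extends. Put $A=\mathbb{Z}G\otimes_\varphi C_*(\tilde X)$ and $B=C_*(\tilde X)$, and let $h\colon A\to B$ be the chain map induced by $F_0$. The modules $A_i$ and $B_i$ are free of the same rank $c_i$. We have $H_1(A)=K_{ab}=0=H_1(B)$, and $h$ is an isomorphism on $H_0=\mathbb{Z}$. Write $Z_i$ for the module of $i$-cycles.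

We look for a free module $E$ of finite rank and a chain map $h'\colon A'\to B'$, where $A'$ and $B'$ are obtained from $A$ and $B$ by adding $E$ in degree $2$ with zero boundary, such that $h'=h$ in degrees $0,1$ and $h'$ maps $Z_2(A')$ isomorphically onto $Z_2(B')$. Now $Z_2(A)$ is the kernel of the surjection $d\colon A_2\to Z_1(A)$. The idea is to exhibit $Z_2(B)$ as the kernel of a second surjection onto $Z_1(A)$ from a projective module and to compare the two as in Schanuel's lemma.

\emph{The module $Z$.} Consider the low-degree part of the mapping cone of $h$,
\[
B_2\oplus A_1\to B_1\oplus A_0\to B_0\to0,\qquad(b,a)\mapsto(db-h_1a,\,da),\qquad(b_1,a_0)\mapsto db_1+h_0a_0 .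
\]
The composite is $-dh_1a+h_0da=0$. The sequence is exact at $B_0$ because $h$ is onto on $H_0$. For exactness in the middle, let $db_1+h_0a_0=0$. As $h$ is injective on $H_0$, $a_0=da$ for some $a\in A_1$. Then $d(b_1+h_1a)=db_1+h_0a_0=0$, so $b_1+h_1a=db$ for some $b$, and $(b,a)\mapsto(b_1,a_0)$. Let
\[
Z=\{(b,a)\in B_2\oplus A_1:\ db=h_1a,\ da=0\}
\]
be the kernel of the first map and $J$ its image. Since $B_0$ is free, $B_1\oplus A_0\cong J\oplus B_0$; so $J$ is projective, $B_2\oplus A_1\cong Z\oplus J$, and $Z$ is projective. Moreover
\[
Z\oplus B_1\oplus A_0\cong Z\oplus J\oplus B_0\cong B_2\oplus A_1\oplus B_0 .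
\]
With $s=c_0+c_1$ and $c=c_2+s$ this reads $Z\oplus(\mathbb{Z}G)^s\cong(\mathbb{Z}G)^c$. Also $A_2\oplus(\mathbb{Z}G)^s\cong(\mathbb{Z}G)^c$. That the two ranks agree reflects the fact that $F_0$ is a self-map; it allows us to add the same number of spheres to source and target.

\emph{The comparison.} The map $q\colon Z\to Z_1(A)$, $(b,a)\mapsto a$, is onto, because for a cycle $a$ the cycle $h_1a$ is a boundary; its kernel is $\{(b,0):db=0\}\cong Z_2(B)$. The map $d\colon A_2\to Z_1(A)$ is onto because $H_1(A)=0$; here we use that $K$ is perfect. As $A_2$ and $Z$ are projective, there are $\xi\colon A_2\to Z$ and $\zeta\colon Z\to A_2$ with $q\xi=d$ and $d\zeta=q$. Define isomorphisms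
\begin{align*}
T_1&\colon A_2\oplus Z\to A_2\oplus Z,&(u,v)&\mapsto(u+\zeta v,\,v),\\
T_2&\colon A_2\oplus Z\to Z\oplus A_2,&(u,v)&\mapsto(v+\xi u,\,u).
\end{align*}
Then $d\,\mathrm{pr}_{A_2}T_1(u,v)=du+qv=q\,\mathrm{pr}_ZT_2(u,v)$, so $\Theta=T_2T_1^{-1}$ satisfies $q\,\mathrm{pr}_Z\Theta(u,v)=du$. Add $(\mathbb{Z}G)^s$ to both sides, and identify $Z\oplus(\mathbb{Z}G)^s$ in the source and $A_2\oplus(\mathbb{Z}G)^s$ in the target with $E=(\mathbb{Z}G)^c$. We obtain an isomorphism
\[
\Theta'\colon A_2\oplus E\to Z\oplus E,\qquad\Theta'(u,w)=\bigl((\omega(u,w),du),\,\eta(u,w)\bigr),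
\]
with $\omega(u,w)\in B_2$, $\eta(u,w)\in E$, and $d\,\omega(u,w)=h_1(du)$ by the definition of $Z$. Put $h'_2=(\omega,\eta)\colon A_2\oplus E\to B_2\oplus E$. The last identity says that $h'$ is a chain map. It is an isomorphism on $H_0$, and $H_1(A')=H_1(B')=0$. The isomorphism $\Theta'$ maps $\{du=0\}=Z_2(A')$ onto $\ker q\oplus E\cong Z_2(B')$, and on this submodule it coincides with $h'_2$. So $h'$ is an isomorphism on $H_2$.

\emph{Realization.} Let $Y$ be the wedge of $X$ with $c$ copies of $S^2$. Then $C_*(\tilde Y)=B'$ and $\mathbb{Z}G\otimes_\varphi C_*(\tilde Y)=A'$, and the Hurewicz theorem gives $\pi_2(Y)=H_2(\tilde Y)=Z_2(B')$. Let $F=F_0$ on the $1$-skeleton. For a $2$-cell of $X$, with chosen lift and corresponding basis element $u\in A_2$, the chain $h'_2(u,0)-(h_2u,0)$ has boundary $h_1du-h_1du=0$, so it is an element of $\pi_2(Y)$; define $F$ on this cell by pinching off a sphere from its interior, mapping the sphere by this element and the rest by $F_0$. On the $i$-th sphere, with basis element $w_i\in E$, let $F$ represent the cycle $h_2'(0,w_i)\in\pi_2(Y)$. Then $\pi_1(F)=\varphi$ and $F$ induces $h'$.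
\end{proof}

\subsection{A parallelizable thickening}
A codimension zero embedding $j\colon N\to N$ identifies $TN$ with $j^*TN$, so the tangent bundle of the thickening has to be compatible with $F$. The trivial bundle is compatible with every map, and we use trivializations to pin down the framings of all handles.

Let $L$ be the oriented $(n+1)$-dimensional handlebody with one $0$-handle and one $1$-handle for each $1$-cell of $Y$; it is a boundary connected sum of copies of $S^1\times D^n$ and is parallelizable. All trivializations of tangent bundles are taken positively oriented. A \emph{framing} of an embedding $\gamma\colon S^1\to\partial L$ is a trivialization of its normal bundle in $\partial L$ such that the orientation of $L$ extends over the $2$-handle attached along $\gamma$ with it. Recall that $\pi_1SO(k)=\mathbb{Z}/2$ and that $\pi_1SO(k)\to\pi_1SO(k+1)$ is an isomorphism for $k\ge3$.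

\begin{lemma}\label{lem:framing}
Let $\tau$ be a trivialization of $TL$ and $\gamma\colon S^1\to\partial L$ an embedding. Up to homotopy there is exactly one framing of $\gamma$ for which $\tau$ extends over the $2$-handle attached with it, and it depends only on the homotopy class of $\tau$.
\end{lemma}

\begin{proof}
Fix a framing. Along $\gamma$, the trivialization $\tau$ differs from the product trivialization of the handle $D^2\times D^{n-1}$ by a loop in $GL^+_{n+1}(\mathbb{R})\simeq SO(n+1)$, and $\tau$ extends over the handle if and only if the class $o\in\pi_1SO(n+1)$ of this loop vanishes. The class $o$ depends only on the homotopy classes of $\tau$ and of the framing. The homotopy classes of framings form a torsor under $\pi_1SO(n-1)$, and changing the framing by an element of this group changes $o$ by its image in $\pi_1SO(n+1)$. Since $n-1\ge3$, the map $\pi_1SO(n-1)\to\pi_1SO(n+1)$ is an isomorphism.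
\end{proof}

Fix a trivialization $\tau$ of $TL$. The manifold $L$ is homotopy equivalent to the $1$-skeleton of $Y$, and $\pi_1(\partial L)=\pi_1(L)$, so the attaching maps of the $2$-cells of $Y$ are represented by disjoint embeddings $\gamma_i\colon S^1\to\partial L$. Attach $2$-handles along the $\gamma_i$ with the framings given by Lemma~\ref{lem:framing}. The result is a compact oriented $(n+1)$-manifold $N\simeq Y$, with a trivialization of $TN$ that extends $\tau$ and is again called $\tau$. Let $V=\partial N$. Then $TV\oplus\mathbb{R}\cong TN|_V$ is trivial, so $V$ is stably parallelizable. Seen from $V$, the handles of $N$ have index at least $n-1\ge3$. Hence $V$ is connected and the inclusion $\iota\colon V\to N$ induces an isomorphism $\pi_1(V)\to\pi_1(N)=G$.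

\subsection{The embedding}
Let $\Phi\colon N\to N$ correspond to $F$ under the homotopy equivalence $N\simeq Y$.

\begin{lemma}\label{lem:embedding}
The map $\Phi$ is homotopic to an orientation preserving embedding $j\colon N\to\operatorname{int}N$.
\end{lemma}

\begin{proof}
We build $j$ handle by handle; after each stage the homotopy extension property lets us replace $\Phi$ by a homotopic map that agrees with $j$ where $j$ is defined.

\emph{The $0$-handle.} Embed it as a small ball in $\operatorname{int}N$, preserving orientation. This is homotopic to the restriction of $\Phi$ because the handle is contractible and $N$ is connected.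

\emph{The $1$-handles.} The map $\Phi$ sends the cores to paths with ends on the boundary of the ball. Relative to their ends, homotope them off the center of the ball, push them radially out of its interior, and put them in general position; they become disjoint embedded arcs in $\operatorname{int}N$ that meet the ball only in their ends, transversally. To extend $j$ over a handle $D^1\times D^n$ is to trivialize the normal bundle of the arc so as to extend the trivializations given at the two ends. This is possible because $j$ preserves orientation and $GL_n^+(\mathbb{R})$ is connected, and the choices up to homotopy form a torsor under $\pi_1SO(n)$. The trivializations $j^*\tau$ and $\tau$ of $TL$ differ by a map $L\to GL^+_{n+1}(\mathbb{R})$. As $L$ is homotopy equivalent to a wedge of circles, this map is null-homotopic if and only if one class in $\pi_1SO(n+1)$ for each $1$-handle vanishes. Changing the choice for a handle changes its class by the image of an element of $\pi_1SO(n)$, and $\pi_1SO(n)\to\pi_1SO(n+1)$ is onto. So we may choose $j$ on $L$ with $j^*\tau\simeq\tau$.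

\emph{The cores of the $2$-handles.} The map $\Phi$ sends them to maps $D^2\to N$ with boundary values $j\gamma_i$. All of the following homotopies are relative to the boundary circles. Let $\Gamma\subset\operatorname{int}j(L)$ be a graph with $j(L)\setminus\Gamma\cong\partial j(L)\times[0,1)$. Since $2+1<n+1$, the discs can be moved off $\Gamma$. The product structure then pushes them into $N\setminus\operatorname{int}j(L)$, and collars of $\partial j(L)$ and $\partial N$ make them meet $j(L)$ only in their boundaries, transversally, and miss $\partial N$. Since $2+2<n+1$, general position makes them disjoint embedded discs $\Delta_i$.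

\emph{The $2$-handles.} The normal bundle of $\Delta_i$ is trivial, so a tubular neighborhood of $\Delta_i$ in $N\setminus\operatorname{int}j(L)$ is a $2$-handle attached to $j(L)$ along $j\gamma_i$ with some framing. The trivialization $\tau|_{j(L)}$ extends over it, because $\tau$ is defined on all of $N$. Transported by $j^{-1}$, this is a framing of $\gamma_i$ for which $j^*\tau$ extends. As $j^*\tau\simeq\tau$ on $L$, Lemma~\ref{lem:framing} shows that it is homotopic to the framing used to build $N$. By the uniqueness of tubular neighborhoods, the handle around $\Delta_i$ can be adjusted so that its attaching map is the image under $j$ of the attaching map of the $i$-th handle of $N$, and $j$ extends. Finally, $N$ deformation retracts onto the union of $L$ and the cores, where $j$ and $\Phi$ are homotopic.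
\end{proof}

\subsection{The degree one map}

\begin{proof}[Proof of Theorem~\ref{thm:hopf} for $n\ge4$]
Let $N_1=j(N)$, $V_1=\partial N_1=j(V)$ oriented as the boundary of $N_1$, and $C=N\setminus\operatorname{int}N_1$. Then $C$ is a compact oriented $(n+1)$-manifold with $\partial C=V\sqcup-V_1$. Let $i\colon V\to C$, $i_1\colon V_1\to C$ and $\kappa\colon C\to N$ be the inclusions.

\emph{The map $i$ is a homotopy equivalence.} The manifold $N$ is obtained from $C$ by attaching the handles of $N_1$ seen from $V_1$, which have index at least $3$. So $C$ is connected and $\pi_1(\kappa)$ is an isomorphism. As $\iota=\kappa i$ is also an isomorphism on $\pi_1$, so is $i$. Under $j$ and $N\simeq Y$ the inclusion $N_1\subset N$ corresponds to $F$, so Lemma~\ref{lem:complex} says that $H_*(N_1;\mathbb{Z}G)\to H_*(N;\mathbb{Z}G)$ is an isomorphism, the coefficients on $N_1$ being restricted from $N$. The exact sequence of the pair and excision give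
\[
H_*(C,V_1;\mathbb{Z}G)=H_*(N,N_1;\mathbb{Z}G)=0 .
\]
The complex $C_*(\tilde C,\tilde V_1)$ is a bounded acyclic complex of free $\mathbb{Z}G$-modules, hence chain contractible. Applying $\operatorname{Hom}_{\mathbb{Z}G}(-,\mathbb{Z}G)$ preserves a contraction, so $H^*(C,V_1;\mathbb{Z}G)=0$, and duality gives $H_*(C,V;\mathbb{Z}G)=0$. Since $\pi_1(i)$ is an isomorphism, the preimage of $V$ in $\tilde C$ is the universal cover $\tilde V$. Thus $\tilde V\to\tilde C$ is a homology isomorphism between simply connected complexes, hence a homotopy equivalence by Whitehead's theorem. So $i$ is an isomorphism on all homotopy groups, and therefore a homotopy equivalence. At the other end the preimage of $V_1$ is $\tilde V/K$, which is acyclic relative to $\tilde C$ but not simply connected; this asymmetry produces the example.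

\emph{The map $f$.} Let $\rho\colon C\to V$ be a homotopy inverse of $i$ and put $f=\rho\,i_1\,j|_V\colon V\to V$. In $H_n(C)$ we have $i_{1*}[V_1]=i_*[V]$, and $j_*[V]=[V_1]$ because $j$ preserves orientation. Hence $f_*[V]=\rho_*i_{1*}[V_1]=\rho_*i_*[V]=[V]$, and $f$ has degree one. Moreover
\[
\iota f=\kappa\,i\rho\,i_1j|_V\simeq\kappa\,i_1j|_V=j\iota\simeq\Phi\iota .
\]
So under the identification $\pi_1(V)=\pi_1(N)=G$ the map $f$ induces $\varphi$ up to an inner automorphism of $G$, which is removed by a homotopy of $f$ that drags the image of the base point along a suitable path. In particular $\pi_1(f)$ is onto and not injective.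
\end{proof}

Taking $W=V$ and $g=\mathrm{id}_V$, the Hopf problem has a negative answer for every $n\ge4$. Since $\pi_1(f)=\varphi$, the proof also gives Theorem~\ref{thm:answer} a second time, now with $V=W$.

\begin{thebibliography}{9}

\bibitem{Baumslag}
Baumslag, 1962.

\bibitem{Hempel}
Hempel, \emph{Residual finiteness for 3-manifolds}, 1987.

\bibitem{KM}
Krsti\'c and McCool, J. Pure Appl. Algebra \textbf{141} (1999).

\end{thebibliography}
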